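# Self-interacting walks and polygons in $\mathbb Z^d$ have the same free energy

## 1. Two partition functions with one exponential rate

**Theorem 1.** Let $d\ge 2$ and $\gamma\in\mathbb R$. Let
$$Z_n^{\rm SAW}(\gamma)=\sum_w e^{\gamma J_n(w)},\qquad Z_n^{\rm SAP}(\gamma)=\sum_P e^{\gamma J_n(P)},$$
where $w$ runs over the $n$-step self-avoiding walks in $\mathbb Z^d$ started at $0$, $P$ runs over the $n$-edge self-avoiding polygons in $\mathbb Z^d$ up to translation ($n$ even, $n\ge4$), and $J_n$ counts the pairs of lattice-neighbouring vertices that are not joined by an edge of the walk or polygon. Suppose that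
$$f:=f^{\rm SAP}(\gamma)=\lim_{n\to\infty,\ n\text{ even}}\frac1n\log Z_n^{\rm SAP}(\gamma)$$
exists. Then $\lim_{n\to\infty}\frac1n\log Z_n^{\rm SAW}(\gamma)$ exists and equals $f$.

**Theorem 2.** For every $d\ge2$ and every $\gamma\in\mathbb R$ the limits
$$\lim_{n}\tfrac1n\log Z^{\rm SAW}_n(\gamma)\quad\text{and}\quad\lim_{n\text{ even}}\tfrac1n\log Z_n^{\rm SAP}(\gamma)$$
exist, are finite and are equal. The convergence is locally uniform in $\gamma$. The common limit $f$ is convex in $\gamma$. At every $\gamma$ where $f$ is differentiable, the mean contact densities $\frac1n\langle J_n\rangle_\gamma$ for walks and for polygons both converge to $f'(\gamma)$.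

Here $\langle J_n\rangle_\gamma$ is the mean of $J_n$ when a walk (or polygon) has probability proportional to $e^{\gamma J_n}$.

The problem behind these theorems is posed in $\mathbb Z^3$. One is given that the walk free energy $f^{\rm SAW}(\gamma)=\lim\frac1n\log Z^{\rm SAW}_n(\gamma)$ exists for $\gamma\le0$, that $f^{\rm SAP}(\gamma)$ exists for all $\gamma\in\mathbb R$, and that the two agree for $\gamma\le 0$. One is asked to prove or disprove that for every $\gamma>0$ the walk limit exists and coincides with $f^{\rm SAP}(\gamma)$. Theorem 1 with $d=3$ says that **the statement is true**. The only fact about the model that it takes from outside is the existence of $f^{\rm SAP}$, and Theorem 2 removes even that.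

Let us make the words precise. An $n$-step *self-avoiding walk* (SAW) is a nearest-neighbour path $w=(w_0,\dots,w_n)$ in $\mathbb Z^d$ with $w_0=0$ and $w_i\ne w_j$ for $i\ne j$. Its self-touchings, or contacts, are the pairs $i<j$ with $j-i\ge2$ and $|w_i-w_j|=1$. An $n$-edge *self-avoiding polygon* (SAP) is a closed nearest-neighbour path with $n$ edges through $n$ distinct vertices. With $\gamma>0$ each contact is rewarded by a factor $e^\gamma>1$, so the walk attracts itself; with $\gamma<0$ contacts are penalised.

One formula covers both objects and all the intermediate ones that we shall build. For a finite subgraph $F\subset\mathbb Z^d$ with vertex set $V(F)$ and edge set $E(F)$, let $e(V)$ be the number of lattice edges with both ends in $V$, and put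
$$J(F)=e(V(F))-|E(F)|.\tag{1}$$
For walks and polygons this is $J_n$. For example, two parallel horizontal segments of three vertices each in $\mathbb Z^2$, one directly above the other, have $e(V)=7$, $|E|=4$ and $J=3$: the three vertical lattice edges.

If the limit $f$ exists it is finite: $e(V)\le d|V|$ gives $0\le J\le dn$, and there are at least one (a $1\times(\frac n2-1)$ rectangle) and at most $(2d)^n$ polygons with $n$ edges, $n\ge4$ even.

Conventions: $|\cdot|$ is the Euclidean norm (and cardinality or Lebesgue measure for sets), $y_a$ is the $a$-th coordinate, $e_a$ the $a$-th unit vector, $B(x,r)$ the closed ball. "$n$ large" may depend on everything except $n$.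

## 2. Short walks, short polygons, and the easy inequality

Take $d=3$. Clearly $Z_1^{\rm SAW}=6$ and $Z_2^{\rm SAW}=6\cdot5=30$. There are $6\cdot 5^2=150$ walks with three steps. One of them has a contact exactly when $w_3$ is a neighbour of $w_0$, that is, when the second step is perpendicular to the first and the third reverses the first; there are $6\cdot4=24$ of these. So
$$Z_3^{\rm SAW}(\gamma)=126+24e^{\gamma}.$$
The $4$-edge polygons are the unit squares, one for each coordinate plane, with no contacts: $Z^{\rm SAP}_4=3$. The $6$-edge polygons are of two kinds. Six of them are planar, the $1\times 2$ rectangles in three planes with two orientations, each with one contact. The others use all three directions, once forwards and once backwards each, so they are $6$-cycles in a unit cube and omit two of its vertices. If the omitted vertices are adjacent ($12$ choices), what is left is two squares sharing an edge: $7$ lattice edges and exactly one $6$-cycle, with $J=1$. If they are antipodal ($4$ choices), what is left is a $6$-cycle with $J=0$. If they are opposite on a face, two of the remaining vertices have only one remaining neighbour, so there is no $6$-cycle. Hence $Z_6^{\rm SAP}(\gamma)=4+18e^{\gamma}$.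

One half of Theorem 1 is short: a polygon becomes a walk when one edge is cut.

**Lemma 3.** If $f$ exists, then $\liminf_n\frac1n\log Z_n^{\rm SAW}(\gamma)\ge f$.

*Proof.* Given a SAP $P$, let $p$ be its lexicographically smallest vertex, and delete one of the two polygon edges at $p$, chosen by a fixed rule. This gives a self-avoiding walk starting at $p$ with the same vertices and one edge less, so its $J$ is $J(P)+1$. If $P$ has $n+1$ edges, this is an $n$-step walk. If $P$ has $n$ edges, it has $n-1$ steps; prepend the point $p-e_1$, which is lexicographically smaller than $p$ and hence not in $P$. The new vertex lies on between $1$ and $2d$ new lattice edges. The resulting $n$-step walk has $n$ edges, as many as $P$, so its $J$ lies between $J(P)+1$ and $J(P)+2d$. Up to translation both maps are injective: remove the prepended vertex if there is one, and join the two ends. With $n'\in\{n,n+1\}$ even,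
$$Z_n^{\rm SAW}\ge e^{-2d|\gamma|}Z_{n'}^{\rm SAP},$$
and $n'/n\to1$. $\square$

All the work is in the other direction: we must turn walks into polygons of nearly the same length and nearly the same $J$, losing at most a factor $e^{\varepsilon n}$.

## 3. Reflection destroys contacts

A natural first attempt is to unfold the walk by reflections until it is stretched out and its ends are easy to reach. Let $H$ be the maximum of the first coordinate on $w$, let $i$ be the last time it is attained, and reflect $w_j$, $j>i$, in the hyperplane $\{x_1=H\}$. The result is an $n$-step SAW, since the first part lies in $\{x_1\le H\}$ and the reflected part in $\{x_1\ge H+1\}$.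

What happens to $J$? Contacts inside each part are kept. A contact between the two parts after the reflection joins some $y$ with $y_1=H$ to $y+e_1$. Before the reflection the second vertex was at $y-e_1$, so the same pair of times was a contact already. So reflections can only lose contacts. For $\gamma\le 0$ the weight $e^{\gamma J}$ does not go down.

For $\gamma>0$ this is the point where the approach stops. Take the walk in $\mathbb Z^2$ that makes $m$ steps $e_1$, one step $e_2$ and $m$ steps $-e_1$. It has $n=2m+1$ steps and $m$ contacts. Here $H=m$ is last attained at time $m+1$, and the reflection produces a staircase with no contact at all. The weight drops by $e^{-\gamma m}$, a factor exponential in $n$. A surgery that works for $\gamma>0$ may change only few contacts.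

The surgery below never moves a piece of the walk. It adds or deletes one vertex, or exchanges one edge for another on the same vertex set, and the number of such operations is what it costs. We shall see that it closes a walk of small diameter at once, and then exactly what goes wrong for a walk of diameter comparable to $n$.

## 4. Moving an endpoint one level up

**Definition (forest).** A *forest* is a finite subgraph of $\mathbb Z^d$ all of whose components are paths; a single vertex is allowed as a path. An *endpoint* is a vertex of degree $\le1$, counted with multiplicity $2-\deg$. So a forest with $k$ components has $2k$ endpoints.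

A forest with one segment and one isolated vertex thus has four endpoints: two at the ends of the segment, and the isolated vertex counted twice.

Fix a coordinate $a$ and $e=e_a$, and call $y_a$ the *height* of $y$. (For $e=-e_a$, reflect the $a$-th coordinate.) Let $v$ be an endpoint of a forest with vertex set $V$ and edge set $E$, and let $u=v+e$. A *move* at the active endpoint $v$ is the following.

- Type 1: $u\notin V$. Add $u$ and the edge $vu$. The new active endpoint is $u$.
- Type 2: $vu\in E$. Then $\deg v=1$; delete $v$ (and the edge $vu$). The new active endpoint is $u$.
- Type 3: $u\in V$ lies in another component and $\deg u\le1$. Add $vu$; two components merge. Stop.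
- Type 4: all other cases. If $u$ is in another component (so $\deg u=2$), let $u'$ be a neighbour of $u$ in the forest, chosen by a fixed rule. If $u$ is in the component of $v$ (and $vu\notin E$), let $u'$ be the neighbour of $u$ on the path from $v$ to $u$. Add $vu$ and remove $uu'$. The new active endpoint is $u'$.

*The result is a forest.* Only Type 4 needs an argument. If $u$ is in another component $(x\dots u\,u'\dots y)$ and $v$ is an end of $(v\dots z)$, we get $(x\dots u\,v\dots z)$ and $(u'\dots y)$. If the component is $(v\dots u'\,u\dots r)$, it becomes $(u'\dots v\,u\dots r)$. Note that $u'\ne v$, because $uu'\in E$ and $vu\notin E$.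

*Heights go up.* In Type 4, $u'$ is a lattice neighbour of $u$ different from $u-e=v$, so its height is at least that of $u$. Therefore
$$\text{in every move of type 1, 2, 4 the height of the active endpoint increases by at least }1.\tag{2}$$
Endpoints other than the active one stay endpoints with their multiplicities, except that in Type 3 the vertex $u$ loses one unit.

*Small changes.* Each move changes $|V|$ by at most $1$. In Type 1, $e(V)$ grows by between $1$ and $2d$ and $|E|$ grows by $1$; in Type 2 the reverse happens; in Type 3 only $|E|$ grows; in Type 4 neither number changes. So $J$ changes by an amount in $[0,2d-1]$, $[-(2d-1),0]$, $\{-1\}$, $\{0\}$ in types 1, 2, 3, 4.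

*Moves can be undone.* Call the pair (type, direction of $u'-u$) the *symbol* of the move, with a dummy direction for types 1–3. There are at most $4\cdot2d=8d$ symbols. Given $v$ and the symbol, the next active endpoint is known: it is $v+e$, or $v+e+$direction (after Type 3 there is none). Given also the forest after the move, the forest before it is known: delete $u$; restore $v$ and $vu$; remove $vu$; or remove $vu$ and restore $uu'$.

**Definition (processing).** Let $H$ be at least all heights of the forest. *Processing* an endpoint $v$ of height $<H$ up to height $H$ means performing moves on the active endpoint, starting with $v$, until its height is $H$ or a Type 3 move occurs.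

A move is made only when the active endpoint has height $<H$. So heights never exceed $H$, and vertices of height $H$ are never deleted. After a processing, the number of endpoints (with multiplicity) of height $<H$ has dropped by at least one. If $v$ has height $\ge H-h$, then by (2) the processing takes at most $h$ moves. Every added vertex $u=v+e$ has the same projection along $e$ as an existing vertex.

## 5. Closing a forest whose endpoints are near the top

**Lemma 4.** Let $F$ be a forest with $k$ components and maximal height $H$. Let $h\ge0$ be an integer such that all endpoints have height $\ge H-h$. Let $Q$ be the smallest coordinate box containing the projections (dropping coordinate $a$) of all vertices of height $\ge H-h$, and suppose $Q$ has $\ell^1$-diameter $\le D$. Put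
$$M=2kh+2k^2+k(D+1)$$
and assume $|V(F)|\ge M+2$. There is a deterministic procedure producing a polygon $P$ and a record $R$ such that

(a) $\big||V(P)|-|V(F)|\big|\le M$ and $|J(P)-J(F)|\le2dM$;

(b) $(P,R)$ determines $F$;

(c) if $F$ lies in a given cube of side $\Lambda\ge\max(M,k,2)$, then $P$ lies in the concentric cube of side $\Lambda+2k$, and there are at most $(C\Lambda)^{Ck^2}(8d)^M$ possible records, with $C=C(d)$.

The procedure changes no vertex and no edge having a vertex of height $<H-h$.

*Proof.* **Step 1: bring all endpoints to the top level.** Process endpoints up to height $H$, each time the lexicographically smallest one of height $<H$, until none is left. Each processing removes at least one of at most $2k$ endpoints below $H$, so this takes at most $2k$ processings of at most $h$ moves. Now all endpoints have height $H$.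

**Step 2: reduce to one component.** While there are at least two components, do two things.

First, *link*: choose the lexicographically first pair of endpoints $p,q$ in different components. Both have height $H$ and they are distinct, so their projections differ. Join them by the path $p,\ p+e,\dots,\ q+e,\ q$ whose middle part is a coordinate-monotone lattice path at height $H+1$, fixed once and for all in terms of $p$ and $q$. The projections of $p$ and $q$ lie in $Q$: all vertices at height $\ge H-h$ had projections in $Q$, and added vertices keep this. So the middle path projects into $Q$ and has at most $D+1$ vertices. They lie in a hyperplane that was empty, so nothing collides. The number of components drops by one, and the remaining endpoints are at height $H$.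

Second, replace $H$ by $H+1$ and process all endpoints of height $<H$. They are at height exactly $H-1$, so each processing is a single move, and there are at most $2(k-1)$ of them since at most $k-1$ components are left. All endpoints are again at the top.

**Step 3: close the path.** When one component is left, both its endpoints are at the top height. At most $M$ vertices were ever deleted (the move count in Step 4), so $|V|\ge2$, and the two endpoints $p\ne q$ are distinct. Join them by a path of the same kind through the empty hyperplane above. This gives a polygon $P$.

**Step 4: the cost, which is (a).** The moves number at most $2kh+2(k-1)^2$. Links, including the closing, number at most $k$. A link adds some number $s\le D+1$ of vertices and $s+1$ edges, while $e(V)$ grows by at least $s+1$ (the edges of the path) and at most $2ds$ (each new lattice edge contains a new vertex). So $J$ changes by an amount in $[0,2ds]$. Adding up, $|V|$ changes by at most $2kh+2(k-1)^2+k(D+1)\le M$ and $J$ by at most $2dM$.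

**Step 5: the record, which is (b).** The record lists the events in order, each with its kind: for a processing, the starting vertex and the word of symbols; for a link or the closing, the pair $p,q$. For a processing, the starting vertex and the word determine all active endpoints, so its moves can be undone from the last to the first. For a link, $p,q$ determine the added path, which can be removed. Undoing all events from the last to the first recovers $F$ from $P$.

**Step 6: counting records, which is (c).** All added vertices have projections in $Q$ and height at most the initial $H$ plus $k$. This locates $P$ and all vertices in the record. There are at most $2k+2(k-1)^2+k=2k^2-k+2\le3k^2$ events. Each has at most $(C\Lambda)^{2d+1}$ choices of kind, vertices and word length (lengths are at most $M\le\Lambda$). There are at most $M$ symbols in total, so for given lengths there are at most $(8d)^M$ choices of words. After enlarging $C$ this is (c).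

All moves start at height at least (the initial) $H-h$ and involve only $v$ and points at least as high, and links lie higher still. This gives the last sentence. $\square$

**Example.** In $\mathbb Z^2$ with $e=e_2$ take the path $(0,0),(1,0),(1,1),(0,1)$, so $H=1$ and $J=1$. The endpoint $v=(0,0)$ is below $H$, and $u=(0,1)$ is in the same component with $vu\notin E$: Type 4, with $u'=(1,1)$. We add $(0,0)(0,1)$, remove $(0,1)(1,1)$, and obtain the path $(1,1),(1,0),(0,0),(0,1)$ with both ends at height $1$. Closing through height $2$ gives the $1\times2$ rectangle, with $6$ vertices and $J=1$. The record is: start $(0,0)$, word consisting of (Type 4, $+e_1$); closing $(0,1),(1,1)$. (Here $|V|<M+2$, but that hypothesis serves only to make the two last endpoints distinct, and here they are.)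

**What this already gives, and where it stops.** Apply Lemma 4 to a single walk ($k=1$) all of whose coordinate extents are at most $\varepsilon n$, with $h=\lceil\varepsilon n\rceil$ and $D=d\varepsilon n$. Then $M\le(d+2)\varepsilon n+O(1)$, and the loss is $e^{O(\varepsilon)n}$: compact walks are fine. If the walk is stretched to a length comparable with $n$, the bound fails, whatever the coordinate $a$. For a straight walk along $e_1$, the choice $a=1$ forces $h=n$, and $a\ne1$ forces $D\ge n$. In both cases $M>n$, and then $|V(F)|\ge M+2$ fails and the factor $(8d)^M$ is exponential in $n$.

Two thoughts get past this. A long thin tube containing strands that run from one end to the other need not be closed by carrying an end from left to right. Take *two* copies side by side, and join left ends to left ends and right ends to right ends. This bounds $Z^2$ by polygons of double length, which is as good as bounding $Z$. And a general walk should be cut into pieces of which each is either compact compared with its mass, or a thin tube. The number of pieces must be bounded as $n\to\infty$, so that the factor $(C\Lambda)^{Ck^2}$ is polynomial in $n$. The cutting will come from a compactness argument: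 rescaled walks are Lipschitz curves, and a fixed Lipschitz curve is straight near almost every point where it moves.

## 6. Joining two copies of a tube at both ends

**Lemma 5.** Let $G$ be a forest with $2k$ components and heights (coordinate $a$) in $[H_-,H_+]$, both extremes attained. Let $h\ge0$ be an integer with $H_-+h<H_+-h$. Assume each component has one endpoint of height $\le H_-+h$ ("left") and one of height $\ge H_+-h$ ("right"). Assume also that the smallest boxes containing the projections of the vertices of height $\le H_-+h$, respectively $\ge H_+-h$, have $\ell^1$-diameter $\le D$. Put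
$$M=4kh+4k^2+2k(D+1)$$
and assume $|V(G)|\ge M+2$. Then the conclusions (a), (b), (c) of Lemma 4 hold for $G$ with this $M$.

The danger at the left end is a component whose two endpoints are both left: linking them would close a polygon too early. The free choice of $u'$ in Type 4 could create one: if $v$ attaches to $u$ in a component $(x\dots u\dots r')$ with left end $x$, and $u'$ is on the side of $x$, then $(x\dots u')$ has two left ends. So we choose $u'$ with care.

*Proof.* **Step 1: the left stage and its invariant.** The aim is to pair up all left endpoints. Let $e=-e_a$. We maintain the following invariant: every component has two distinct endpoints, each labelled left or right, at most one of them left; every left endpoint has height $\le H_-+h$; right endpoints never change. So components are of type LR or RR. Left endpoints are processed down to the current minimal height as in Section 4, where Types 1 and 2 are kept and Types 3 and 4 are replaced by a single rule.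

*Rule.* Suppose $u=v-e_a\in V$ and $vu\notin E$. If $u$ is in the component of $v$, let $u'$ be the neighbour of $u$ on the path from $v$ to $u$. If $u$ is in another component $\mathcal C'$, let $r'$ be a right endpoint of $\mathcal C'$ (by a fixed rule), and let $u'$ be the next vertex after $u$ on the path from $u$ to $r'$. It exists, since $u$ has height $<H_-+h<H_+-h$ and so is not $r'$. Add $vu$, remove $uu'$; the new active endpoint is $u'$, labelled left.

**Step 2: the invariant survives.** As before $u'\ne v$. So $u'$ is a neighbour of $u$ other than $u+e_a$, hence not higher than $u$, and in particular $u'$ is not a right endpoint. Since $v$ is left, the other endpoint $r$ of its component $(v\dots r)$ is right.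

In the same component, $(v\dots u'\,u\dots r)$ becomes $(u'\dots v\,u\dots r)$. In another component $\mathcal C'=(x\dots u\,u'\dots r')$, possibly with $x=u$, we obtain $(x\dots u\,v\dots r)$ and $(u'\dots r')$ with $u'\ne r'$. The first has the ends $x$ and $r$, where $r$ is right; the second has the left end $u'$ and the right end $r'$. If $x=u$, then $u$ had degree $1$ and has degree $1$ again, so it stays an endpoint, and $x\neq r$. So in both cases the invariant, the number of components and the number of left endpoints are preserved, and the other left endpoints are unchanged. For Type 1 this is clear. In Type 2, $v$ is replaced by $u$, which is lower and hence not a right endpoint, so the component still has two distinct ends.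

**Step 3: the moves have the same cost and can be undone.** The height of the active endpoint strictly decreases in every move. $J$ changes by $0$ in the new rule. The move is undone, given $v$, the symbol and the resulting forest, by removing $vu$ and adding $uu'$, where $u=v-e_a$ and $u'=u+$direction. The number of symbols is at most $8d$ as before.

**Step 4: linking left ends.** Process all $2k$ left endpoints to the minimal height $H_-$: at most $2kh$ moves. Now any two left endpoints lie in different components, by the invariant. If any are left (their number is even), link two of them through the empty hyperplane below, as in Lemma 4; an RR component results. Process the remaining left endpoints by one move each to the new minimal height, and repeat. After $k$ links there are $k$ components, all of type RR. This took at most $2kh+\sum_{j=1}^{k-1}2(k-j)\le2kh+2k^2$ moves, at most $k(D+1)$ link vertices and at most $Ck^2$ events. All added vertices project into the left box, and they go down by at most $k$ levels. No vertex of height $>H_-+h$ is added or deleted, and only edges with both ends at height $\le H_-+h$ are added or removed.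

**Step 5: the right stage.** Apply Lemma 4 with $e=e_a$ to the resulting forest with $k$ components. Its hypotheses hold: the part of height $\ge H_+-h$ is unchanged, so the maximal height is still $H_+$ and the box has $\ell^1$-diameter $\le D$; all endpoints are right endpoints, of height $\ge H_+-h$. The number of vertices is at least
$$M+2-\big(2kh+2k^2+k(D+1)\big)=\big(2kh+2k^2+k(D+1)\big)+2 .$$
The costs of the two stages add up to at most $M$ vertices and $2dM$ in $J$. The records are concatenated: the right record and $P$ give the intermediate forest, and the left record then gives $G$. The left stage extends a cube of side $\Lambda$ by at most $k$ downwards and the right stage by at most $k$ upwards. The record counts multiply to $(C\Lambda)^{Ck^2}(8d)^M$ with a larger $C$. $\square$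

## 7. Cutting a Lipschitz curve into small balls

Let $\varphi:[0,1]\to\mathbb R^d$ be $1$-Lipschitz, $\mu=\varphi_*(dt)$ (the time spent in a set), $\nu=\varphi_*(|\varphi'|\,dt)$ (the length travelled in it), and $0<\eta\le\frac1{1000d^2}$.

**Definition (good cluster).** A *good cluster* is a ball $B=B(x,r)$ with $\mu(B)>0$ together with finitely many disjoint nondegenerate closed intervals $I_1,\dots,I_k\subset[0,1]$, $k\ge1$, such that $\varphi(I_i)\subset B$, $\sum|I_i|\ge(1-2\eta)\mu(B)$, and one of the following holds:

- (Z) $k\,r\le\eta\,\mu(B)$;
- (N) $k\,r\le\mu(B)$, and there is a unit vector $\tau$ such that, with $\rho=(1-\eta)r$ and $S=[x-\rho\tau,x+\rho\tau]$: $\operatorname{dist}(\varphi(t),S)\le\eta r$ for $t\in\bigcup I_i$, and for each $i$ one end of $I_i$ is mapped within $\eta r$ of $x-\rho\tau$ and the other within $\eta r$ of $x+\rho\tau$.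

In a (Z) cluster the curve is slow: the radius, even times the number of strands, is small compared with the time spent. In an (N) cluster, $k$ nearly straight strands cross the ball along one line.

**Example.** Let $\varphi(t)=te_1$ for $t\le\frac12$ and $(1-t)e_1$ afterwards. Around $x=\frac14e_1$ a small ball with the two intervals $|t-\frac14|\le(1-\eta)r$ and $|t-\frac34|\le(1-\eta)r$ is of type (N) with $k=2$, $\tau=e_1$ and $\mu(B)=4r$. A constant curve gives (Z) with $k=1$. A mixed case: let $E\subset[0,1]$ be a nowhere dense closed set of positive measure and $\varphi(t)=|[0,t]\setminus E|\,e_1$. Then $\varphi'=0$ a.e. on $E$, so $\varphi(E)$ has length zero by the area formula below, yet it carries the mass $|E|$. Points of $\varphi(E)$ call for type (Z).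

**Lemma 6.** There are finitely many good clusters with pairwise disjoint balls $B_l$ and $\sum_l\mu(B_l)\ge1-\eta$.

We use three standard results. The *area formula*
$$\int_A|\psi'|\,dt=\int\#(A\cap\psi^{-1}(y))\,d\mathcal H^1(y)$$
holds for Lipschitz $\psi$ on $[0,1]$ and measurable $A$ (Federer, *Geometric Measure Theory*, 3.2.3). *Differentiation of Radon measures* (Mattila, *Geometry of Sets and Measures in Euclidean Spaces*, Thm 2.12): $D_\mu\lambda(x)=\lim_{r\to0}\lambda(B(x,r))/\mu(B(x,r))$ exists and is finite for $\mu$-a.e. $x$, and $\int_AD_\mu\lambda\,d\mu\le\lambda(A)$ for Borel $A$. *Vitali's theorem for Radon measures* (Mattila, Thm 2.8): if every point of $A$ is the centre of arbitrarily small closed balls of a family, then countably many disjoint balls of the family cover $\mu$-almost all of $A$.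

*Proof.* If $\varphi$ is constant, take $B(\varphi(0),\eta)$ with $I_1=[0,1]$: this is (Z), as $kr=\eta=\eta\mu(B)$. Assume $\varphi$ is nonconstant.

**Step 1: discard bad image points.** The goal is to see that almost every time $t$ either has $\varphi'(t)=0$ or maps to a point where finitely many strands cross, all along one line. Let $\Delta$ be the null set consisting of $0$, $1$ and the points of non-differentiability, and $Z=\{t\notin\Delta:\varphi'(t)=0\}$. Let $A_b$ be the union of $\varphi(\Delta)$, $\varphi(Z)$, $\{x:\#\varphi^{-1}(x)=\infty\}$ and
$$X=\{\varphi(s):\ \exists\,t\ne s,\ s,t\notin\Delta,\ \varphi(s)=\varphi(t),\ \varphi'(s),\varphi'(t)\text{ linearly independent}\}.$$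
We claim $\mathcal H^1(A_b)=0$. The set $\varphi(\Delta)$ is a Lipschitz image of a null set. The area formula on $Z$ gives $\int\#(Z\cap\varphi^{-1}(y))\,d\mathcal H^1(y)=0$, and the integrand is $\ge1$ on $\varphi(Z)$. The area formula on $[0,1]$ gives $\int\#\varphi^{-1}\,d\mathcal H^1\le1$, so $\#\varphi^{-1}$ is finite $\mathcal H^1$-a.e. Finally $X$ is countable. Indeed, near a pair $(s_0,t_0)$ as in its definition,
$$\varphi(s)-\varphi(t)=\varphi'(s_0)(s-s_0)-\varphi'(t_0)(t-t_0)+o(|s-s_0|+|t-t_0|),$$
and by linear independence the linear part has norm at least $c(|s-s_0|+|t-t_0|)$ with $c>0$. So $\varphi(s)\ne\varphi(t)$ for $(s,t)\ne(s_0,t_0)$ close to $(s_0,t_0)$. The set of such pairs consists of isolated points, so it is countable.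

Let $N\supset A_b$ be an $\mathcal H^1$-null Borel set. By the area formula $\int_{\varphi^{-1}(N)}|\varphi'|\,dt=\int_N\#\varphi^{-1}\,d\mathcal H^1=0$, so $\varphi'=0$ a.e. on $\varphi^{-1}(A_b)$. Hence a.e. $t$ satisfies $t\in Z$ or $\varphi(t)\notin A_b$.

**Step 2: points outside $A_b$ are centres of (N) clusters.** Let $x=\varphi(t)\notin A_b$. Then $\varphi^{-1}(x)=\{t_1,\dots,t_k\}\subset(0,1)$, and the vectors $v_i=\varphi'(t_i)$ exist, are nonzero, have $|v_i|\le1$ and are all parallel to one unit vector $\tau$. Choose $\kappa>0$ such that the intervals $[t_i-\kappa,t_i+\kappa]\subset(0,1)$ are disjoint and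
$$|\varphi(t)-x-v_i(t-t_i)|\le\eta|v_i||t-t_i|\quad\text{on }[t_i-\kappa,t_i+\kappa].$$
On the compact rest of $[0,1]$, $|\varphi-x|$ has a positive minimum. So for all small $r$ we have $\varphi^{-1}(B(x,r))\subset\bigcup(t_i-\kappa,t_i+\kappa)$, and also $r/|v_i|<\kappa$ for all $i$. Let $I_i=\{t:|t-t_i|\le(1-\eta)r/|v_i|\}$ and $B=B(x,r)$.

For $t\in I_i$, $|\varphi(t)-x|\le(1+\eta)|v_i||t-t_i|\le(1-\eta^2)r$, so $\varphi(I_i)\subset B$. If $\varphi(t)\in B$ with $|t-t_i|<\kappa$, then $(1-\eta)|v_i||t-t_i|\le|\varphi(t)-x|\le r$. So
$$\mu(B)\le\sum_i\frac{2r}{(1-\eta)|v_i|},\qquad\sum_i|I_i|=\sum_i\frac{2(1-\eta)r}{|v_i|}\ge(1-\eta)^2\mu(B)\ge(1-2\eta)\mu(B).$$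
Also $\mu(B)\ge\sum|I_i|\ge2(1-\eta)kr\ge kr>0$. Finally, for $t\in I_i$ the point $x+v_i(t-t_i)$ lies in $S$, equals $x\pm\rho\tau$ at the two ends of $I_i$ (one sign at each), and is within $\eta r$ of $\varphi(t)$. So (N) holds for all small $r$.

**Step 3: almost all points of $\varphi(Z)$ have good radii.** Here we collect the two properties that will give (Z). Let $Z_0\subset Z$ be $\sigma$-compact with $|Z\setminus Z_0|=0$, and let $A=\varphi(Z_0)$, a Borel set with $\mathcal H^1(A)=0$. Then $\nu(A)=\int_{\varphi^{-1}(A)}|\varphi'|\,dt=\int_A\#\varphi^{-1}\,d\mathcal H^1=0$, hence $\int_AD_\mu\nu\,d\mu\le\nu(A)=0$ and $D_\mu\nu=0$ $\mu$-a.e. on $A$. Moreover, for $\mu$-a.e. $x$ there are arbitrarily small dyadic $r$ with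
$$\mu(B(x,2r))\le2^{d+1}\mu(B(x,r)).$$
Otherwise $\mu(B(x,2^{-j-1}))<2^{-(d+1)}\mu(B(x,2^{-j}))$ for all large $j$, so $\mu(B(x,2^{-j}))=O(2^{-(d+1)j})$, and for $x\in\operatorname{supp}\mu$ the ratio $\mathcal L^d(B(x,2^{-j}))/\mu(B(x,2^{-j}))$ tends to infinity. By the finiteness of $D_\mu\mathcal L^d$ this happens only on a $\mu$-null set.

**Step 4: such points are centres of (Z) clusters.** Take $x\in A\cap\operatorname{supp}\mu$ with both properties. Take $r$ as in Step 3 and so small that also $\nu(B(x,2r))\le2^{-d-3}\eta\,\mu(B(x,2r))$ and $\varphi$ leaves $B(x,2r)$; the latter is possible since $\varphi$ is nonconstant. Let $g(t)=|\varphi(t)-x|$, so $|g'|\le|\varphi'|$ a.e., and $N_s=\#g^{-1}(s)$. For $s\in(r,2r)$ we have $N_s\ge1$, because $g$ takes the value $0$ and values $>2r$. By the area formula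
$$\int_r^{2r}N_s\,ds=\int_{\{r<g<2r\}}|g'|\,dt\le\nu(B(x,2r)).$$
So some $s\in(r,2r)$ has $1\le N_s\le\nu(B(x,2r))/r$. The components of the closed set $\{g\le s\}$ are closed intervals with distinct left ends in $g^{-1}(s)\cup\{0\}$, so there are at most $N_s+1\le2N_s$ of them. Let $I_1,\dots,I_k$ be the nondegenerate ones. Their total length is $\mu(B(x,s))>0$, so $k\ge1$, and
$$ks\le2N_s\cdot2r\le4\nu(B(x,2r))\le2^{-d-1}\eta\,\mu(B(x,2r))\le\eta\,\mu(B(x,r))\le\eta\,\mu(B(x,s)).$$
So $B(x,s)$ with these intervals is a good cluster of type (Z), with $s$ arbitrarily small.

**Step 5: choose disjoint balls.** The preimage under $\varphi$ of a $\mu$-null set is Lebesgue null. So by Steps 1–4, for a.e. $t$ the point $\varphi(t)$ is the centre of arbitrarily small good clusters. Choose a $\sigma$-compact set $K$ of such times with $|K|=1$. Then $\varphi(K)$ is Borel and $\mu(\varphi(K))\ge|K|=1$. Vitali's theorem, applied to $\varphi(K)$, gives countably many disjoint balls of good clusters with total $\mu$-mass $1$. Keep finitely many of total mass $\ge1-\eta$. $\square$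

## 8. All walks close to one curve

For an $n$-step SAW $w$ let $\varphi_w:[0,1]\to\mathbb R^d$ be the linear interpolation of $\varphi_w(i/n)=w_i/n$. It is $1$-Lipschitz with $\varphi_w(0)=0$. Let
$$Z_n(\varphi,\delta)=\sum_{w:\ \|\varphi_w-\varphi\|_\infty<\delta}e^{\gamma J_n(w)}.$$

**Proposition 7.** Suppose $f$ exists. For every $1$-Lipschitz $\varphi$ with $\varphi(0)=0$ and every $\varepsilon>0$ there is $\delta>0$ with $\limsup_n\frac1n\log Z_n(\varphi,\delta)\le f+\varepsilon$.

*Proof.* **Step 1: fix the clusters and $\delta$ before $n$.** Fix $\eta\le1/(1000d^2)$. Take the clusters of Lemma 6: balls $B_l=B(x_l,r_l)$, intervals $I_{l,i}$ ($i\le k_l$), and put $\theta_l=\sum_i|I_{l,i}|$, $K=\sum k_l$. The intervals are pairwise disjoint: within a cluster by definition, and across clusters since the balls are disjoint. We have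
$$1\ge\sum_l\theta_l\ge(1-2\eta)(1-\eta)\ge1-3\eta.\tag{3}$$
Choose $\delta>0$ with $\delta\le\eta r_l$ for all $l$ and $\delta\le\frac14\operatorname{dist}(B_l,B_{l'})$ for all $l\ne l'$.

**Step 2: decouple the clusters.** We show that, up to a factor $e^{O(\eta)n}$, the sum factors over clusters. Let $\|\varphi_w-\varphi\|_\infty<\delta$. The *strands* of $w$ are $(w_i)_{i\in\mathbb Z\cap nI_{l,j}}$, and $F_l$ is the forest whose components are the $k_l$ strands of cluster $l$. For $n$ large each strand has at least two vertices, and between two consecutive intervals there is a *leftover* time, that is, an integer time in no $nI_{l,j}$. An interval $nI$ contains at least $n|I|-1$ integers, so by (3) the number $L$ of leftover times is at most $n+1-(n\sum\theta_l-K)\le3\eta n+K+1$.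

Vertices of $F_l$ and $F_{l'}$, $l\ne l'$, are within $\delta n$ of $nB_l$ and $nB_{l'}$. So they are at distance at least $\frac12n\operatorname{dist}(B_l,B_{l'})>1$ for $n$ large. Hence $e(V(w))-\sum_le(V(F_l))$ is the number of lattice edges in $V(w)$ containing a leftover vertex. Moreover $n-\sum_l|E(F_l)|$ is the number of steps of $w$ containing a leftover vertex: two consecutive times that are not leftover lie in the same interval, so every step outside the strands has a leftover time at one of its ends. By (1) the difference of these two numbers is $J_n(w)-\sum_lJ(F_l)$, and the second counts a subset of what the first counts. So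
$$0\le J_n(w)-\sum_lJ(F_l)\le2dL\le2d(3\eta n+K+1).$$
The walk $w$ is determined by its time-labelled strands together with the step $w_i-w_{i-1}$ for each leftover time $i\ge1$ (and $w_0=0$). Let $Y_l$ be the sum of $e^{\gamma J(F)}$ over all families of $k_l$ pairwise disjoint self-avoiding strands, time-labelled by $\mathbb Z\cap nI_{l,j}$, with $|w_i-n\varphi(i/n)|<\delta n$, where $F$ is the forest they form. Then
$$Z_n(\varphi,\delta)\le(2d\,e^{2d|\gamma|})^{3\eta n+K+1}\prod_lY_l.\tag{4}$$

**Step 3: what has to be shown for one cluster.** We claim that there is $c=c(d,\gamma,f)$ with
$$\limsup_n\tfrac1n\log Y_l\le f\theta_l+c\,\eta\,\mu(B_l).\tag{5}$$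
Drop the index $l$. Let $m$ be the number of vertices of $F$. It depends only on $n$, and $|m-n\theta|\le k$. For a fixed $F$ there are at most $k!2^k$ labelings: which component belongs to which interval, and the orientations. For $\kappa\in(0,1]$ let $C_\kappa$ be such that $Z_\ell^{\rm SAP}\le C_\kappa e^{(f+\kappa)\ell}$ for all even $\ell\ge4$. Below, $\Lambda=L_0n$, where $L_0$ does not depend on $n$ and is so large that the forests considered lie in a fixed cube of side $\Lambda$ and $\Lambda\ge\max(M,k,2)$ for $n$ large. This is possible since $M=O(n)$ in both cases. $C$ denotes constants independent of $n$; it may depend on $k$, which is fixed.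

**Step 4: clusters of type (Z).** Here Lemma 4 closes $F$ directly, because $kr$ is small compared with $\mu(B)$. The forest $F$ lies in $B(nx,(r+\delta)n)$, so all coordinate extents are at most $4rn$. Apply Lemma 4 with $a=1$, $h=\lceil4rn\rceil$, $D=4drn$; the height hypothesis holds trivially. For $n$ large
$$M\le(8+4d)krn+O(1)\le10d\,krn\le10d\,\eta\,\mu(B)\,n,$$
where $8+4d<10d$ because $d\ge2$. Also $m\ge n\theta-k\ge(1-2\eta)\mu(B)n-k\ge M+2$. By (a), $e^{\gamma J(F)}\le e^{2d|\gamma|M}e^{\gamma J(P)}$, and $P$ has $\ell$ vertices and edges with $|\ell-m|\le M$. By (b) and (c), at most $(C\Lambda)^{Ck^2}(8d)^M$ forests give the same $P$, and each translation class of $P$ has $O(n^d)$ positions in the cube of side $\Lambda+2k$. So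
$$Y\le k!2^k\,(Cn)^C(8d)^Me^{2d|\gamma|M}\sum_{|\ell-m|\le M}Z_\ell^{\rm SAP},$$
the sum being over even $\ell\ge4$. It has at most $2M+1$ terms, each at most $C_\kappa e^{(f+\kappa)m+(|f|+\kappa)M}$. Therefore
$$\limsup_n\tfrac1n\log Y\le(f+\kappa)\theta+10d\,\eta\,\mu(B)\big(\log8d+2d|\gamma|+|f|+\kappa\big).$$
Let $\kappa\to0$.

**Step 5: clusters of type (N), the geometry.** We put two copies side by side and check the hypotheses of Lemma 5. Let $a$ be a coordinate with $|\tau_a|$ maximal. Then $|\tau_a|\ge d^{-1/2}$, and we may take $\tau_a>0$, since (N) does not change when $\tau$ is replaced by $-\tau$. Fix $b\ne a$; since $\tau_b^2\le\tau_a^2$, we have $\tau_b^2\le\frac12$. Write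
$$\zeta=\eta rn,\qquad A_\pm=n(x_a\pm\rho\tau_a).$$
Since $\delta\le\eta r$, every vertex of $F$ is within $2\zeta$ of $nS$. The extreme integer times of $nI_i$ are within $1$ of its ends, and $t\mapsto n\varphi(t/n)$ is $1$-Lipschitz. So each strand has one endpoint within $2\zeta+1$ of $n(x-\rho\tau)$ (left) and one within $2\zeta+1$ of $n(x+\rho\tau)$ (right).

Take two families with forests $F,F'$, and let $T=\lceil8\zeta\rceil$ and $G=F\cup(F'+Te_b)$. The lines $nx+\mathbb R\tau$ and $nx+Te_b+\mathbb R\tau$ have distance $T\sqrt{1-\tau_b^2}\ge T/\sqrt2$. So $F$ and $F'+Te_b$ have distance at least $8\zeta/\sqrt2-4\zeta>1$ for $n$ large. Thus $G$ is a forest with $2k$ components, $|V(G)|=2m$ and $J(G)=J(F)+J(F')$.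

*Ends.* Let $H_\pm$ be the extremal $a$-coordinates of $G$. The shift by $Te_b$ does not change $a$-coordinates, so
$$A_--2\zeta\le H_-\le A_-+2\zeta+1,\qquad A_+-2\zeta-1\le H_+\le A_++2\zeta.$$
Put $h=\lceil4\zeta\rceil+1$, so $h\le5\zeta$ for $n$ large. Then left endpoints have height $\le A_-+2\zeta+1\le H_-+h$, and right endpoints have height $\ge A_+-2\zeta-1\ge H_+-h$.

*Lateral boxes.* A vertex $y$ of $G$ with $y_a\le H_-+h\le A_-+8\zeta$ is, up to the shift $Te_b$, within $2\zeta$ of a point $n(x-\rho\tau)+\lambda\tau$ with $\lambda\ge0$. Comparing $a$-coordinates, $\lambda\tau_a\le10\zeta$, so $\lambda\le10\sqrt d\,\zeta$. Hence $y$ is within $10\sqrt d\,\zeta+2\zeta+T\le21\sqrt d\,\zeta$ of $n(x-\rho\tau)$ for $n$ large. Likewise on the right. So each of the $d-1$ extents of a lateral box is at most $42\sqrt d\,\zeta$, and the $\ell^1$-diameters are at most $D:=42d^{3/2}\zeta$.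

*Separation.* We have $A_+-A_-=2n\rho\tau_a\ge2(1-\eta)rn/\sqrt d\ge rn/\sqrt d>16\eta rn=16\zeta$. Hence $H_-+h\le A_-+8\zeta<A_+-8\zeta\le H_+-h$ for $n$ large.

*Size.* For $n$ large
$$M=4kh+4k^2+2k(D+1)\le20k\zeta+84d^{3/2}k\zeta+O(1)\le110\,d^{3/2}k\zeta\le110\,d^{3/2}\eta\,\mu(B)\,n,$$
using $kr\le\mu(B)$. Moreover $2m\ge2(1-2\eta)\mu(B)n-2k\ge M+2$, because $110d^{3/2}\eta\le\frac12$.

**Step 6: clusters of type (N), the estimate.** Lemma 5 applies to every $G$. The pair $(F,F')$ is determined by $G$ and by which components of $G$ belong to $F$: at most $2^{2k}$ choices, as $T$ is fixed. Writing $Y^2$ as a sum over pairs of families and arguing as in Step 4,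
$$Y^2\le(k!2^k)^2\,2^{2k}(Cn)^C(8d)^Me^{2d|\gamma|M}\sum_{|\ell-2m|\le M}Z_\ell^{\rm SAP}.$$
So
$$2\limsup_n\tfrac1n\log Y\le2(f+\kappa)\theta+110d^{3/2}\eta\,\mu(B)\big(\log8d+2d|\gamma|+|f|+\kappa\big).$$
Let $\kappa\to0$ and divide by $2$. This proves (5), with $c=110d^{3/2}(\log8d+2d|\gamma|+|f|)$ in both cases.

**Step 7: add up.** From (4), (5), (3) and $\sum\mu(B_l)\le1$,
$$\limsup_n\tfrac1n\log Z_n(\varphi,\delta)\le f+3\eta|f|+3\eta\log(2d\,e^{2d|\gamma|})+c\,\eta.$$
Since $c$ does not depend on $\eta$ or on $\varphi$, we may choose $\eta$ at the start so small that the error is at most $\varepsilon$. $\square$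

Note the order of the choices: first $\eta$, then the clusters (so $K$ and all $k_l$), then $\delta$, and only then $n\to\infty$. The numbers $k_l$ may be enormous, but they are constants.

## 9. Compactness of the set of curves, and Theorem 1

*Proof of Theorem 1.* The set $\Phi$ of $1$-Lipschitz $\varphi:[0,1]\to\mathbb R^d$ with $\varphi(0)=0$ is compact in the sup norm, by the Arzelà–Ascoli theorem, and it contains every $\varphi_w$. Given $\varepsilon>0$, cover $\Phi$ by finitely many open sup-norm balls with centres $\varphi_j$ and radii $\delta_j=\delta(\varphi_j,\varepsilon)$ from Proposition 7. Every $n$-step SAW has $\varphi_w$ in one of these balls, so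
$$Z_n^{\rm SAW}\le\sum_jZ_n(\varphi_j,\delta_j),$$
a sum whose number of terms does not depend on $n$. Hence $\limsup_n\frac1n\log Z_n^{\rm SAW}\le f+\varepsilon$. Let $\varepsilon\to0$ and combine with Lemma 3. $\square$

In particular, for $d=3$ and every $\gamma>0$ the limit exists and equals $f^{\rm SAP}(\gamma)$, so the statement in the problem is true.

## 10. Concatenating polygons, and Theorem 2

*Proof of Theorem 2.* **Step 1: join two polygons.** By Theorem 1, the first sentence of Theorem 2 needs only the existence and finiteness of the SAP limit, and this will follow from an almost-supermultiplicativity. Let $P_1,P_2$ be SAPs with $n,m$ edges. A vertex of $P_1$ with maximal $x_1=H$ has at most one polygon neighbour outside the hyperplane $x_1=H$. So $P_1$ has an edge in that hyperplane; take the lexicographically first one, say in direction $i\ge2$. Similarly $P_2$ has an edge in its minimal hyperplane, chosen in the same way, in direction $j\ge2$. Apply to $P_2$ the coordinate transposition $(i\,j)$. Translate it so that this edge becomes the chosen edge of $P_1$ shifted by $3e_1$. Delete the two edges and join their ends by two parallel segments of length $3$. This is a SAP $P$ with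 $(n-1)+(m-1)+6=n+m+4$ edges and four new vertices.

**Step 2: compare contacts.** Since $P_1$ and the moved $P_2$ are at distance $3$, $e(V(P))-e(V(P_1))-e(V(P_2))$ is the number of lattice edges in $V(P)$ containing a new vertex. This is between $6$ and $8d$. Subtracting the four additional polygon edges, $|J(P)-J(P_1)-J(P_2)|\le8d$.

**Step 3: recover $P_1$ and $P_2$.** Given $n,m$, the value $H$ is the unique level with exactly $n$ vertices of $P$ satisfying $x_1\le H$: level $H$ is nonempty, and level $H+1$ contains two vertices. The hyperplanes $x_1=H+1,H+2$ contain exactly the new vertices. So the two deleted edges, $P_1$ and the image of $P_2$ are recovered, and there are at most $d-1$ choices of $j$. Hence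
$$Z_n^{\rm SAP}Z_m^{\rm SAP}\le C\,Z_{n+m+4}^{\rm SAP},\qquad C=(d-1)e^{8d|\gamma|}.$$

**Step 4: Fekete's lemma.** The numbers $b_n=\log Z_{n-4}^{\rm SAP}-\log C$ ($n\ge8$ even) satisfy $b_n+b_m\le b_{n+m}$, so they are superadditive. Fekete's lemma applies although they start at $n=8$: for fixed even $N\ge8$ write $n=qN+s$ with $N\le s<2N$, so $b_n\ge qb_N+b_s$ and $\liminf\frac1nb_n\ge\frac1Nb_N$ for every $N$. So $\frac1nb_n$ converges to its supremum, which is finite because $Z_n^{\rm SAP}\le(2d\,e^{d|\gamma|})^n$. Thus the SAP limit exists and is finite, and with Theorem 1 the first sentence is proved.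

**Step 5: convexity.** The remaining statements follow from convexity in $\gamma$. For walks as for polygons, $g_n(\gamma)=\frac1n\log Z_n(\gamma)$ is convex in $\gamma$, being $\frac1n$ times the logarithm of a sum of exponentials of linear functions. Pointwise limits of convex functions on $\mathbb R$ are convex, and the convergence is locally uniform. Moreover $g_n'(\gamma)=\frac1n\langle J_n\rangle_\gamma$. For $t>0$, convexity gives
$$\frac{g_n(\gamma)-g_n(\gamma-t)}t\le g_n'(\gamma)\le\frac{g_n(\gamma+t)-g_n(\gamma)}t .$$
Letting $n\to\infty$ and then $t\to0$, both sides tend to $f'(\gamma)$ wherever $f$ is differentiable. $\square$
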